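# Dirichlet forms on Wiener space and on the path space of a manifold: the curvature of the adjoint connection

## 1. One path of rotations, two velocities

Let $A,B$ be skew-symmetric $3\times3$ matrices, with inner product $\langle A,B\rangle=\frac12\mathrm{tr}(A^TB)$. It is invariant under conjugation by rotations. Consider the path of rotations $g_s=e^{sA}$, $0\le s\le1$, and perturb it by multiplying on the right:
$$g^\tau_s=e^{sA}e^{\tau sB}.$$
The perturbation is described by the path $h(s)=sB$ in the Lie algebra. Its size is measured by $|h|_H^2=\int_0^1|h'(s)|^2ds=|B|^2$.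

A path of matrices has two velocities in the Lie algebra, $g'g^{-1}$ and $g^{-1}g'$. Let us see how each responds to the perturbation. Since $(g^\tau)'=Ag^\tau+e^{sA}\tau Be^{\tau sB}$,
$$(g^\tau)'(g^\tau)^{-1}=A+\tau\,e^{sA}Be^{-sA},\qquad (g^\tau)^{-1}(g^\tau)'=e^{-\tau sB}Ae^{\tau sB}+\tau B=A+\tau\big(B+s[A,B]\big)+O(\tau^2).$$
The $\tau$-derivative of the first velocity is $e^{sA}Be^{-sA}$, a rotated copy of $h'(s)=B$, and $\int_0^1|e^{sA}Be^{-sA}|^2ds=|B|^2$ exactly. The $\tau$-derivative of the second is $B+s[A,B]$. Since $\langle B,[A,B]\rangle=-\frac12\mathrm{tr}(BAB-BBA)=0$,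
$$\int_0^1|B+s[A,B]|^2ds=|B|^2+\tfrac13|[A,B]|^2 .$$
If $[A,B]\neq0$ and we run the path faster, replacing $A$ by $NA$, the right side grows like $N^2$ while $|h|_H^2$ stays put.

The same computation works for any smooth path $g$ in a compact matrix group and any $h$: under $g_s\mapsto g_se^{\tau h(s)}$, the velocity $g'g^{-1}$ changes at rate $g h'g^{-1}$, and $g^{-1}g'$ changes at rate $h'+[g^{-1}g',h]$. So the map "path $\mapsto\int g'g^{-1}ds$" turns right perturbations of $g$ into perturbations of a straight path isometrically, while "path $\mapsto\int g^{-1}g'ds$" does so with a distortion that grows with the speed. Brownian paths have infinite speed, so for them the difference is dramatic.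

On a general manifold there is no left and no right multiplication. There is a covariant derivative, which says what perturbation "by $h$" means, and there is a supply of maps to a straight Wiener space. Is there always a map that straightens the perturbations, isometrically or at least with bounded distortion? That is the question of these notes.

## 2. The forms $Q$ and $\mathcal E^\nabla$, and equivalence up to measurable maps

**Torsion and the adjoint connection.** Let $M$ be a compact connected Riemannian manifold of dimension $d\ge1$ with base point $o$, and let $\nabla$ be a covariant derivative on $TM$ compatible with the metric. Its torsion is $T(X,Y)=\nabla_XY-\nabla_YX-[X,Y]$. We assume it is skew-symmetric: $\langle T(X,Y),Z\rangle$ is totally antisymmetric. The adjoint connection is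
$$\hat\nabla_XY=\nabla_XY-T(X,Y),\qquad\text{with curvature }\hat R .$$
Since $\langle T(X,Y),Y\rangle=0$, $\hat\nabla$ is metric. Its torsion is $T(X,Y)-2T(X,Y)=-T(X,Y)$, again skew, so the adjoint of $\hat\nabla$ is $\nabla$. As $T(X,X)=0$, the connections $\nabla$, $\hat\nabla$ and Levi-Civita have the same geodesics. For Levi-Civita, $T=0$, $\hat\nabla=\nabla$ and $\hat R=R$.

**Example (groups).** Let $G$ be a compact Lie group with bi-invariant metric, and put $\nabla^t_XY=t[X,Y]$ for left-invariant fields. This is metric, because $\mathrm{ad}$ is skew. Its torsion is $(2t-1)[X,Y]$, which is skew, and its adjoint is $\nabla^t_XY-(2t-1)[X,Y]=(1-t)[X,Y]$, that is $\hat\nabla=\nabla^{1-t}$. For $t=0$ left-invariant fields are parallel: $\nabla^0=\nabla^L$. For $t=1$, let $Y=\sum f_iX_i$ be right-invariant ($X_i$ left-invariant). Left- and right-invariant fields commute, so $\nabla^1_XY=\sum(Xf_i)X_i+f_i[X,X_i]=[X,Y]=0$ for left-invariant $X$; so $\nabla^1=\nabla^R$. Left and right are adjoint to each other.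

**Frames.** $\pi:O(M)\to M$ is the bundle of orthonormal frames; $u\in O(M)$ over $x$ is an isometry $u:\mathbb R^d\to T_xM$. A fixed frame over $o$ identifies $T_oM$ with $\mathbb R^d$. The canonical $\nabla$-horizontal field $H_i$ on $O(M)$ has as integral curve from $u$ the $\nabla$-parallel transport of $u$ along the geodesic $r\mapsto\exp_{\pi u}(r\,ue_i)$. I write $\delta$ for Stratonovich and $d$ for Itô differentials. Thus $\delta u=\sum_iH_i(u)\,\delta b^i$ with $b$ a Brownian motion means
$$dF(u)=\sum_iH_iF(u)\,db^i+\tfrac12\sum_iH_i^2F(u)\,ds\quad\text{for smooth }F.$$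

**Path spaces.** $W=W(\mathbb R^d)$ is the space of continuous $\omega:[0,1]\to\mathbb R^d$ with $\omega(0)=0$, and $\mu$ is Wiener measure. $H$ is the Cameron–Martin space of absolutely continuous $h$ with $h(0)=0$ and $|h|_H^2=\int_0^1|h'|^2ds<\infty$. $W(M)$ is the space of continuous $\sigma:[0,1]\to M$ with $\sigma(0)=o$, and $\nu$ is the law of Brownian motion on $M$ from $o$. Stochastic $\nabla$-parallel translation $/\!/_s(\sigma)$ is regarded as an isometry $\mathbb R^d\to T_{\sigma_s}M$, i.e. as a point of $O(M)$. Under $\nu$ the process $u_s=/\!/_s$ is adapted and solves $\delta u=\sum_iH_i(u)\delta b^i$. Here $b=b^\nabla=\int_0^\cdot/\!/_s^{-1}\delta\sigma_s$ is the stochastic anti-development, a Brownian motion in the filtration of $\sigma$. The map $b:W(M)\to W$ satisfies $b_*\nu=\mu$ and is a.s. invertible, with inverse the stochastic development.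

**The forms.** A smooth cylinder function on $W$ is $\Phi(\omega(t_1),\dots,\omega(t_m))$ with $\Phi\in C^\infty$, $\Phi$ and all its derivatives bounded; on $W(M)$ it is $f(\sigma_{t_1},\dots,\sigma_{t_m})$ with $f\in C^\infty(M^m)$. The form $Q$ is the closure on $L^2(\mu)$ of $\int|DF|_H^2d\mu$, with $D$ the $H$-gradient, $D_hF=\langle DF,h\rangle_H$. The form $\mathcal E^\nabla$ is the closure on $L^2(\nu)$ of $\int|D^\nabla f|_H^2d\nu$, where
$$\langle D^\nabla f,h\rangle_H=X^hf=\sum_id_if\big(/\!/_{t_i}h(t_i)\big).$$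
Finally $\mathcal D(Q^\nabla)=\{F\in L^2(\mu):F\circ b\in\mathcal D(\mathcal E^\nabla)\}$ and $Q^\nabla(F,F)=\mathcal E^\nabla(F\circ b,F\circ b)$. I write $Q(F)$ for $Q(F,F)$, etc., and $D,D^\nabla$ also for the closed extensions. A closed form has a domain which is a Hilbert space under the graph norm. Hence, by weak compactness,
$$f_n\to f\text{ in }L^2,\ \ \sup_n A(f_n)<\infty\ \Longrightarrow\ f\in\mathcal D(A).\tag{2.1}$$

**Chain rule.** *If $f_1,\dots,f_k\in\mathcal D(Q)$ and $\Phi\in C^\infty(\mathbb R^k)$ has bounded first derivatives, then $\Phi(f)\in\mathcal D(Q)$ and $D\Phi(f)=\sum_i\partial_i\Phi(f)Df_i$; likewise for $\mathcal E^\nabla$. If the $f_i$ are bounded, any $\Phi\in C^\infty$ is allowed.* To see this, take smooth cylinder $f_i^m\to f_i$ in graph norm and a.e. Each $f_i^m$ is bounded, so $\Phi(f^m)$ is a smooth cylinder function. It converges to $\Phi(f)$ in $L^2$ because $\Phi$ is Lipschitz, and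
$$\partial_i\Phi(f^m)Df^m_i-\partial_i\Phi(f)Df_i=\partial_i\Phi(f^m)(Df_i^m-Df_i)+(\partial_i\Phi(f^m)-\partial_i\Phi(f))Df_i\to0$$
in $L^2$, the last term by dominated convergence. For bounded $f_i$ modify $\Phi$ outside the range of $f$.

**Definition (equivalence).** Let $A,A'$ be closed symmetric non-negative forms on $L^2(m),L^2(m')$, where $(X,m),(X',m')$ are probability spaces. They are equivalent, written $A\sim A'$, if there are measurable $\phi:X\to X'$, $\Psi:X'\to X$ with

1. $\Psi\circ\phi=id_X$ $m$-a.s. and $\phi\circ\Psi=id_{X'}$ $m'$-a.s.;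
2. $\mathcal D(A)=\{f\in L^2(m)\mid f\circ\Psi\in\mathcal D(A')\}$ and $\mathcal D(A')=\{f\in L^2(m')\mid f\circ\phi\in\mathcal D(A)\}$;
3. for a constant $0<C<\infty$: $C^{-1}A'(f\circ\Psi)\le A(f)\le CA'(f\circ\Psi)$ on $\mathcal D(A)$ and $C^{-1}A(f\circ\phi)\le A'(f)\le CA(f\circ\phi)$ on $\mathcal D(A')$.

The compositions are understood to be well defined on a.e.-classes: $\phi_*m\ll m'$ and $\Psi_*m'\ll m$.

Measures need not be preserved. For instance, let $m$ be the standard Gaussian on $\mathbb R$, $m'=p\,m$ with a density $N^{-1}\le p\le N$, and let $A,A'$ be the closures of $\int f'^2dm$ and $\int f'^2dm'$ on bounded smooth functions with bounded derivatives. Then $A\sim A'$ with $\phi=\Psi=id$ and $C=N$.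

**The group case, quoted.** Write $Q^L,\mathcal E^L,b^L$ and $Q^R,\mathcal E^R,b^R$ for the objects belonging to $\nabla^L,\nabla^R$. (a) For $G=SO(n)$, $n\ge3$, the ratios $Q/Q^L$, $Q^L/Q$, $Q/Q^R$, $Q^R/Q$, $\mathcal E^R/\mathcal E^L$, $\mathcal E^L/\mathcal E^R$ all have supremum $\infty$ over the intersection of the domains. (b) (Gross) $Q,Q^L,Q^R,\mathcal E^L,\mathcal E^R$ are all equivalent, and $\mathcal E^L(F\circ b^R)=Q(F)=\mathcal E^R(F\circ b^L)$. This matches Section 1: for $\nabla^L$, $/\!/_sB=g_sB$ and $X^h$ is the velocity of $g_se^{\tau h(s)}$, while $b^R=\int\delta g\,g^{-1}$ is the good reading and $b^L=\int g^{-1}\delta g$ the bad one.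

The question is whether $Q\sim\mathcal E^\nabla$ (equivalently $Q\sim Q^\nabla$) for every pair $(M,\nabla)$. The answer is no, and the pairs for which it holds can be described exactly. Write $x\wedge y=x\otimes y-y\otimes x$ in the Hilbert tensor product $H\otimes H$, identified with bilinear forms with Hilbert–Schmidt (HS) norm.

**Theorem 2.1.** For $(M,\nabla)$ as above the following are equivalent:

1. $Q$ is equivalent to $\mathcal E^\nabla$;
2. $Q$ is equivalent to $Q^\nabla$;
3. $\hat R\equiv0$;
4. $\mathcal D(Q)=\{F\in L^2(\mu):F\circ b^{\hat\nabla}\in\mathcal D(\mathcal E^\nabla)\}$ and $\mathcal E^\nabla(F\circ b^{\hat\nabla},F\circ b^{\hat\nabla})=Q(F,F)$ for $F\in\mathcal D(Q)$ (so equivalence holds with $C=1$ and measure-preserving maps);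
5. (closability of the exterior derivative) if $a_i^n,f_i^n\in\mathcal D(\mathcal E^\nabla)\cap L^\infty$ (finite families for each $n$) satisfy $\theta_n=\sum_ia_i^nD^\nabla f_i^n\to0$ in $L^2(\nu;H)$ and $\omega_n=\sum_iD^\nabla a_i^n\wedge D^\nabla f_i^n\to\omega$ in $L^1(\nu;H\otimes H)$, then $\omega=0$.

So either $\hat\nabla$ is flat and $\mathcal E^\nabla$ is isomorphic to $Q$ with constant $1$, or no equivalence exists with any constant.

**Corollary 2.2.** (i) For $\nabla$ Levi-Civita, $Q\sim\mathcal E^\nabla$ if and only if $M$ is flat; so equivalence fails for $S^n$, $n\ge2$. (ii) On a compact connected non-abelian Lie group with bi-invariant metric, $Q\sim\mathcal E^{\nabla^t}$ if and only if $t\in\{0,1\}$.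

Two links of the chain are pure bookkeeping.

**Proof of (1)⇔(2).** Let $\phi:W\to W(M)$, $\Psi:W(M)\to W$ give $Q\sim\mathcal E^\nabla$. Put $\phi_2=b\circ\phi$, $\Psi_2=\Psi\circ b^{-1}$. Since $b$ preserves measure, composition with $b$ is unitary $L^2(\mu)\to L^2(\nu)$, and by definition it carries $\mathcal D(Q^\nabla)$ onto $\mathcal D(\mathcal E^\nabla)$ and $Q^\nabla$ to $\mathcal E^\nabla$; absolute continuity of the image measures persists. For $f\in L^2(\mu)$,
$$f\circ\Psi_2\in\mathcal D(Q^\nabla)\iff f\circ\Psi\in\mathcal D(\mathcal E^\nabla)\iff f\in\mathcal D(Q),\qquad f\in\mathcal D(Q^\nabla)\iff f\circ b\in\mathcal D(\mathcal E^\nabla)\iff f\circ\phi_2\in\mathcal D(Q),$$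
with the same values of the forms, so $Q\sim Q^\nabla$. The converse is identical with $\phi=b^{-1}\circ\phi_2$, $\Psi=\Psi_2\circ b$.

**Proof of (4)⇒(1).** Take $\Psi=b^{\hat\nabla}$, $\phi=(b^{\hat\nabla})^{-1}$, $C=1$; both maps preserve measure ($\hat\nabla$ is of the same type as $\nabla$). The first half of condition 2 is (4). For the second, given $f\in L^2(\nu)$ put $F=f\circ\phi$. Then $F\circ b^{\hat\nabla}=f$, and (4) says $F\in\mathcal D(Q)\iff f\in\mathcal D(\mathcal E^\nabla)$, with equal energies.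

What remains is (1)⇒(5) (Sections 5–6), (5)⇒(3) (Sections 7–9) and (3)⇒(4) (Sections 10–11).

## 3. The circle: lifting an angle with bounded energy

Let $M=\mathbb R/2\pi\mathbb Z$. Here $d=1$, $T=0$, parallel translation is the identity, and $b(\sigma)$ is the continuous lift of $\sigma$ starting at $0$. Its inverse is reduction mod $2\pi$.

One direction is immediate. If $f$ is a smooth cylinder function on $W(M)$, then $f\circ b^{-1}(\omega)=f(\omega(t_1)\bmod2\pi,\dots)$ is a smooth cylinder function on $W$ with the same gradient, so $Q(f\circ b^{-1})=\mathcal E^\nabla(f)$. By closure this holds for all $f\in\mathcal D(\mathcal E^\nabla)$.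

The other direction is not. The function $\omega(t)$ read on $W(M)$ is the lifted angle at time $t$, which is not a function of finitely many positions. We approximate it. Let $t\in(0,1]$, $s_j=jt/n$, and let $\beta_j$ be the representative of $\sigma_{s_{j+1}}-\sigma_{s_j}$ in $(-\pi,\pi)$. Let $\chi$ be a smooth cutoff, $\chi=1$ on $[0,\frac12]$, $\chi=0$ on $[1,\infty)$, and
$$f_n=\prod_{j<n}\chi(|\beta_j|)\cdot\sum_{j<n}\beta_j .$$
This is a smooth cylinder function with $|f_n|\le n$. If every increment of the lift over the partition is smaller than $\frac12$, the sum telescopes to $\omega(t)$; the exceptional event has probability at most $2ne^{-n/8}$, so $f_n\to\omega(t)$ in $L^2$. For the energy, $\sum_jX^h\beta_j=h(t)$, whose norm as a functional of $h$ is $\sqrt t$. The derivatives of the cutoffs contribute at most $cn\sum_j1_{\{|\beta_j|\ge1/2\}}$ in $H$-norm, with second moment at most $cn^4e^{-n/8}$. So the energies of $f_n$ are bounded. Hence for $F=\Phi(\omega(t_1),\dots,\omega(t_m))$ the compositions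 of $\Phi$ with such approximations have bounded energy, and (2.1) gives $F\circ b\in\mathcal D(\mathcal E^\nabla)$. By the first direction the energies agree, $\mathcal E^\nabla(F\circ b)=Q(F)$, and closure extends this to all $F\in\mathcal D(Q)$. So $\mathcal E^\nabla\cong Q$ for the circle.

For flat $\hat\nabla$ in general both halves will reappear, with more work: Section 10 is the first half and Section 11 the second.

## 4. The first variation of an anti-development, and the term that blocks it

The natural first attempt for general $(M,\nabla)$ is to find an anti-development that plays the role of $\int g'g^{-1}ds$. Let us compute, for smooth paths, how the anti-development of an arbitrary metric connection $\nabla'$ with skew torsion $T'$ and curvature $R'$ reacts to a variation.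

Let $\sigma^\tau$ be a smooth family of paths from $o$, $V=\partial_\tau\sigma$, let $u'$ be the $\nabla'$-parallel frame along $\sigma^\tau$ from the fixed frame, and define $w$ by $\dot\sigma=u'\dot w$. Put $q=u'^{-1}\nabla'_\tau u'$, so $q(0)=0$. Since $\nabla'_su'=0$, commuting derivatives gives $\nabla'_s\nabla'_\tau u'=R'(\dot\sigma,V)u'$, i.e.
$$q'=u'^{-1}R'(\dot\sigma,V)u'.$$
Differentiating $\dot\sigma=u'\dot w$ gives $\nabla'_\tau\dot\sigma=u'(q\dot w+\partial_\tau\dot w)$. The torsion identity gives $\nabla'_\tau\dot\sigma=\nabla'_sV+T'(V,\dot\sigma)=\nabla'_sV-T'(\dot\sigma,V)$, which is the covariant derivative of $V$ for the *adjoint* of $\nabla'$. Hence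
$$\partial_\tau\dot w=u'^{-1}\,\widehat{\nabla'}_sV-q\,\dot w.\tag{4.1}$$
Our perturbations are $V=/\!/h$ with $/\!/$ the $\nabla$-transport, for which $\nabla_sV=/\!/h'$. So we should choose $\nabla'$ with adjoint $\nabla$, namely $\nabla'=\hat\nabla$. Writing $\hat u$ for the $\hat\nabla$-parallel frame,
$$\partial_\tau\dot w=\hat u^{-1}/\!/\,h'-q\dot w,\qquad q_s=\int_0^s\hat u^{-1}\hat R(\hat u\dot w,/\!/h)\hat u\,dr.\tag{4.2}$$
The first term is a rotation of $h'$. If $\hat R=0$, the second is absent and the anti-development $b^{\hat\nabla}$ is an isometry of perturbations. That is why the adjoint connection enters.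

If $\hat R\ne0$, the second term ruins the bound. On the unit sphere $S^2$ with Levi-Civita connection, $R(X,Y)Z=\langle Y,Z\rangle X-\langle X,Z\rangle Y$. Take a geodesic of speed $N$ in the direction of the first vector of a parallel frame $(e_1,e_2)$, and $h(s)=s\,e_2$. With $J$ the rotation $Je_1=e_2$, $Je_2=-e_1$, we have $R(e_1,e_2)=-J$, so $q_s=-\frac{Ns^2}2J$ and
$$\partial_\tau\dot w=\Big(1+\frac{N^2s^2}2\Big)e_2 .$$
Its squared $L^2$ norm grows like $N^4/20$, while $|h|_H=1$. For Brownian paths (4.2) formally contains the stochastic integral $\int q\,\delta w$, whose quadratic variation is $\int|q|_{HS}^2ds$; so the variation is not even in $H$ unless $q=0$.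

This is where the approach stops: $b^{\hat\nabla}$ fails when $\hat R\neq0$. But that does not answer the question, because the definition of equivalence allows any pair of measurable maps, with no relation to transport or to time. We cannot inspect all of them. We need a property of the form itself that equivalence must preserve, that $Q$ has, and that $\mathcal E^\nabla$ lacks when $\hat R\ne0$. Property (5) of the theorem is such a property.

## 5. Closability of the exterior derivative: Heisenberg fields and Wiener space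

If a one-form is written $\theta=\sum a_i\,df_i$, its exterior derivative is $\sum da_i\wedge df_i$. Property (5) says that this operation, performed with the gradient available to the form, is closable. A gradient that differentiates only along a non-integrable family of directions violates it.

**Example (Heisenberg fields).** On a bounded open box in $\mathbb R^3$ with normalized Lebesgue measure let $X=\partial_x-\frac12y\partial_z$, $Y=\partial_y+\frac12x\partial_z$ and $Df=(Xf,Yf)\in\mathbb R^2$. Then $Dx=(1,0)$, $Dy=(0,1)$, $Dz=(-\frac12y,\frac12x)$, so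
$$\theta=Dz-\tfrac12xDy+\tfrac12yDx=0\quad\text{identically},$$
while the formal exterior derivative of the same expression is $-\frac12Dx\wedge Dy+\frac12Dy\wedge Dx=-Dx\wedge Dy\neq0$. The constant sequence violates closability, because $[X,Y]=\partial_z$ leaves the span of $X$ and $Y$.

The vector fields $X^h$ on $W(M)$ will turn out to be non-integrable in a similar way, measured by $\hat R$. On Wiener space the constant directions $h$ commute.

**Proposition 5.1.** Property (5) holds for $Q$: if $a_i^n,f_i^n\in\mathcal D(Q)\cap L^\infty$, $\theta'_n=\sum_ia_i^nDf_i^n\to0$ in $L^2(\mu;H)$ and $\omega'_n=\sum_iDa_i^n\wedge Df_i^n\to\omega'$ in $L^1(\mu;H\otimes H)$, then $\omega'=0$.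

**Step 1: a weak formula for the exterior derivative.** We want to write $\omega'$ in terms of $\theta'$ without derivatives of $a$. For $h\in H$ let $\ell_h=\int h'd\omega$ and $D_h^*\psi=\ell_h\psi-D_h\psi\in L^2(\mu)$ for a smooth cylinder $\psi$. Gaussian integration by parts is $\int\psi D_hG\,d\mu=\int G\,D_h^*\psi\,d\mu$. The claim is that for $a,f\in\mathcal D(Q)\cap L^\infty$ and $h,k\in H$,
$$\int\psi\,(D_ha\,D_kf-D_ka\,D_hf)\,d\mu=\int\big(a\,D_kf\,D_h^*\psi-a\,D_hf\,D_k^*\psi\big)d\mu.\tag{5.1}$$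
If $a,f$ are smooth cylinder functions, so is $D_kf$, and $D_h^*(\psi D_kf)=D_kf\,D_h^*\psi-\psi D_hD_kf$. Hence $\int\psi D_ha\,D_kf=\int a(D_kf\,D_h^*\psi-\psi D_hD_kf)$, and similarly with $h,k$ exchanged. On subtraction the terms $\psi aD_hD_kf$ cancel because $D_hD_k=D_kD_h$.

In general take smooth cylinder $f^m\to f$ and $a^m\to a$ in graph norm and a.e. Compose $a^m$ with a fixed bounded smooth function that has bounded derivative and equals the identity on $[-\|a\|_\infty,\|a\|_\infty]$. By the argument for the chain rule the new $a^m$ still converge to $a$ in graph norm and a.e., and they are uniformly bounded. Then $Da^m\otimes Df^m\to Da\otimes Df$ in $L^1$ and $a^mDf^m\to aDf$ in $L^2$. Since $\psi$ is bounded and $D_h^*\psi,D_k^*\psi\in L^2$, (5.1) passes to the limit.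

**Step 2: pass to the limit in $n$.** Summing (5.1) over $i$,
$$\int\psi\langle\omega_n',h\otimes k\rangle d\mu=\int\big(\langle\theta_n',k\rangle D_h^*\psi-\langle\theta'_n,h\rangle D_k^*\psi\big)d\mu\to0 ,$$
and the left side tends to $\int\psi\langle\omega',h\otimes k\rangle d\mu$. This vanishes for all smooth cylinder $\psi$, so $\langle\omega',h\otimes k\rangle=0$ a.s. Letting $h,k$ run through a countable dense set, $\omega'=0$. $\square$

## 6. Equivalence preserves closability

**Proposition 6.1.** If $Q\sim\mathcal E^\nabla$, then property (5) holds for $\mathcal E^\nabla$. That is, (1)⇒(5).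

The inequality between energies in the definition of equivalence is global. The point of the proof is that it forces a pointwise comparison of gradients, after which exterior derivatives can be transported. Let $\phi:W\to W(M)$, $\Psi:W(M)\to W$, $C$ give the equivalence, and write $\mathcal E=\mathcal E^\nabla$.

**Step 1: compare the measures.** Let $\rho=d\Psi_*\nu/d\mu<\infty$. If $\Psi_*\nu(B)=0$, i.e. $\nu(\Psi^{-1}B)=0$, then $\mu(\phi^{-1}\Psi^{-1}B)=0$ because $\phi_*\mu\ll\nu$, i.e. $\mu(B)=0$ because $\Psi\circ\phi=id$. So $\rho>0$ $\mu$-a.e. For measurable $G\ge0$ on $W(M)$,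
$$\int\rho\,(G\circ\phi)\,d\mu=\int G\circ\phi\circ\Psi\,d\nu=\int G\,d\nu.\tag{6.1}$$
By condition 2 of the definition, $f\mapsto f\circ\Psi$ is a bijection $\mathcal D(Q)\cap L^\infty\to\mathcal D(\mathcal E)\cap L^\infty$ with inverse $g\mapsto g\circ\phi$.

**Step 2: localize the energy by fast oscillation.** Let $f,u\in\mathcal D(Q)\cap L^\infty$ and $g=f\circ\Psi$. By the chain rule $D(u\cos\lambda f)=\cos(\lambda f)Du-\lambda u\sin(\lambda f)Df$ and $D(u\sin\lambda f)=\sin(\lambda f)Du+\lambda u\cos(\lambda f)Df$. Adding squares, the cross terms cancel: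
$$Q(u\cos\lambda f)+Q(u\sin\lambda f)=\int\big(|Du|^2+\lambda^2u^2|Df|^2\big)d\mu .$$
The same holds for $\mathcal E$ with $u\circ\Psi$ and $g$, and $(u\cos\lambda f)\circ\Psi=(u\circ\Psi)\cos\lambda g$, likewise for the sine. Apply condition 3, divide by $\lambda^2$, let $\lambda\to\infty$:
$$C^{-1}\int(u\circ\Psi)^2|D^\nabla g|^2d\nu\le\int u^2|Df|^2d\mu\le C\int(u\circ\Psi)^2|D^\nabla g|^2d\nu.\tag{6.2}$$
Now replace $u$ by an indicator. For Borel $B\subset W$ approximate $1_B$ in $L^2(\mu)$ by smooth cylinder functions, compose with a smooth function $\mathbb R\to[0,1]$ with bounded derivatives fixing $0$ and $1$, and pass to a subsequence. This gives smooth cylinder $u_m$, $0\le u_m\le1$, $u_m\to1_B$ $\mu$-a.e. Then $u_m\circ\Psi\to1_B\circ\Psi$ $\nu$-a.e. as $\Psi_*\nu\ll\mu$. By dominated convergence (6.2) holds with $u=1_B$, and by (6.1) and $\Psi\circ\phi=id$, $\int(1_B\circ\Psi)|D^\nabla g|^2d\nu=\int_B\rho\,|D^\nabla g|^2\circ\phi\,d\mu$. As $B$ is arbitrary,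
$$C^{-1}\rho\,|D^\nabla g|^2\circ\phi\le|Df|^2\le C\rho\,|D^\nabla g|^2\circ\phi\qquad\mu\text{-a.e.}\tag{6.3}$$

**Step 3: a linear map between gradients.** Let $f_1,\dots,f_k\in\mathcal D(Q)\cap L^\infty$, $g_i=f_i\circ\Psi$. Apply (6.3) to all rational combinations. For $\mu$-a.e. $w$, and then by continuity for all real $c_i$,
$$C^{-1}\rho(w)\Big|\sum c_iD^\nabla g_i(\phi(w))\Big|^2\le\Big|\sum c_iDf_i(w)\Big|^2\le C\rho(w)\Big|\sum c_iD^\nabla g_i(\phi(w))\Big|^2 .$$
So $D^\nabla g_i(\phi(w))\mapsto Df_i(w)$ defines a linear isomorphism $T_w$ between the spans, with $\|T_w\|^2\le C\rho(w)$, $\|T_w^{-1}\|^2\le C/\rho(w)$. Consequently $\|T_w\otimes T_w\|\le C\rho(w)$ and $\|T_w^{-1}\otimes T_w^{-1}\|\le C/\rho(w)$.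

**Step 4: transfer.** Let $a_i^n,f_i^n,\theta_n,\omega_n,\omega$ be as in (5). Build $\theta_n',\omega_n'$ on $W$ from $a_i^n\circ\phi,\ f_i^n\circ\phi\in\mathcal D(Q)\cap L^\infty$. Apply Step 3 to the finite family of all functions with indices $n$ and $m$. Then $\theta_n'(w)=T_w\theta_n(\phi(w))$ and $\omega_n'(w)=(T_w\otimes T_w)\omega_n(\phi(w))$, similarly for $m$, so
$$|\theta_n'|^2\le C\rho|\theta_n|^2\circ\phi,\qquad|\omega_n'-\omega_m'|\le C\rho|\omega_n-\omega_m|\circ\phi,\qquad\rho|\omega_n|\circ\phi\le C|\omega_n'| .$$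
Integrate with (6.1). First, $\int|\theta_n'|^2d\mu\le C\int|\theta_n|^2d\nu\to0$. Second, $(\omega_n')$ is Cauchy in $L^1(\mu;H\otimes H)$; by Proposition 5.1 its limit is $0$. Third, $\int|\omega_n|d\nu\le C\int|\omega_n'|d\mu\to0$. Hence $\omega=0$. $\square$

Notice the exponents: $|\omega|$ scales like $\rho$, exactly as $|\theta|^2$ does, which is why $L^1$ convergence is the right requirement on $\omega_n$.

## 7. A two-point one-form whose differential sees $\hat R$

We now look for a violation of (5) on $W(M)$ when $\hat R\not\equiv0$. Over a short time interval $[s,t]$ the field $X^h$ moves the pair $(\sigma_s,\sigma_t)$ by $(/\!/_sh(s),/\!/_th(t))$, nearly a pair of vectors that are parallel along the short geodesic from $\sigma_s$ to $\sigma_t$. Such pairs form a rank-$d$ distribution in $M\times M$. Its non-integrability at displacement $\xi$ is $\hat R(\cdot,\cdot)\xi$ to first order, as we shall show. We pair it with a one-form of size $|\xi|$ that nearly vanishes on this distribution. Each time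 step of length $\varepsilon$ then contributes to $\omega$ a quantity of order $|\xi|^2\sim\varepsilon$, and $1/\varepsilon$ steps add up to order one. The contributions to $\theta$ live on orthogonal increments of $h$ of norm $\sqrt\varepsilon$, with coefficients $|\xi|\sim\sqrt\varepsilon$; their sum has squared norm of order $\varepsilon^{-1}\cdot\varepsilon\cdot\varepsilon=\varepsilon$. The factor $|\xi|$ in the form is essential: with coefficients of order one, the squared norm would be of order one.

**Notation.** Fix $r_0>0$ with $4r_0<\mathrm{inj}(M)$ and a smooth $\chi:[0,\infty)\to[0,1]$, $\chi=1$ on $[0,r_0]$, $\chi=0$ on $[2r_0,\infty)$. Constants $c$ depend only on $(M,\nabla)$ and fixed auxiliary data. For $d(x,y)<\mathrm{inj}(M)$ let $\xi=\exp_x^{-1}y$ and let $\tau:T_yM\to T_xM$ be $\nabla$-parallel transport along the minimal geodesic. For $V=(v_0,v_1)\in T_xM\oplus T_yM$ put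
$$E(V)=\bar v=\tau v_1-v_0\in T_xM .$$
Then $V\leftrightarrow(v_0,\bar v)$ is a linear isomorphism onto $T_xM\oplus T_xM$, smooth in $(x,\xi)$, and $E$ is a one-form on $\{d<\mathrm{inj}(M)\}\subset M\times M$ with values in $\pi_0^*TM$, where $\pi_0(x,y)=x$.

**How $E$ sees $\hat\nabla$.** Let $x(\cdot)$ be a curve or surface with parameters $p$ or $(p,q)$, $\xi(\cdot)$ a vector field along it, $y(r,\cdot)=\exp_{x(\cdot)}(r\xi(\cdot))$, and $E_p(r)=\tau\partial_py-\partial_px$, a section of $x^*TM$. Then $E_p(0)=0$. Since $\tau$ is transport along $r\mapsto y(r,\cdot)$,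
$$\partial_rE_p|_{r=0}=\nabla_r\partial_py|_{r=0}=\big(\nabla_p\partial_ry+T(\partial_ry,\partial_py)\big)|_{r=0}=\nabla_p\xi-T(\partial_px,\xi)=\hat\nabla_p\xi .\tag{7.1}$$

Let $C$ be a smooth section of $\mathrm{End}(TM)$ and define a smooth one-form on $M\times M$ by
$$\Theta_{(x,y)}(V)=\chi(d(x,y))\,\langle C_x\xi,\bar v\rangle\qquad(\text{zero for }d\ge2r_0).$$

**Lemma 7.1.** For $\delta:=d(x,y)\le r_0$ we have $|\Theta(V)|\le c\,\delta|\bar v|$ and
$$d\Theta(V,W)=B^{00}(v_0,w_0)+B^{01}(v_0,\bar w)+B^{10}(\bar v,w_0)+B^{11}(\bar v,\bar w)$$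
with bilinear forms satisfying $|B^{00}(v,w)-\langle C\xi,\hat R(v,w)\xi\rangle|\le c\,\delta^3|v||w|$, $|B^{01}|,|B^{10}|\le c\,\delta$, $|B^{11}|\le c$.

**Step 1: reduction to Taylor coefficients.** The first bound is clear. On $\{|\xi|\le r_0\}$ we have $\chi=1$, and the coefficients of $d\Theta$ in the variables $(v_0,\bar v)$ are smooth functions of $(x,\xi)$ on a compact set. So $|B^{11}|\le c$, and it suffices to identify Taylor coefficients at $\xi=0$. With $\eta=C\xi$, a section of $\pi_0^*TM$ with its pulled-back metric connection $\nabla$, expand $d\Theta(V,W)=V\langle\eta,E(W)\rangle-W\langle\eta,E(V)\rangle-\langle\eta,E([V,W])\rangle$: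
$$d\Theta(V,W)=\langle\nabla_V\eta,E(W)\rangle-\langle\nabla_W\eta,E(V)\rangle+\langle\eta,d^\nabla E(V,W)\rangle.\tag{7.2}$$

**Step 2: $B^{01}$ and $B^{10}$ vanish at $\xi=0$.** At $\xi=0$ take $V=(v,v)$ and $W=(0,\bar w)$. Then $E(V)=0$, $\eta=0$, and $\nabla_V\eta=0$ because $\eta$ vanishes on the diagonal, to which $V$ is tangent. So (7.2) gives $B^{01}=0$ at $\xi=0$, and $B^{10}=0$ there by skew-symmetry.

**Step 3: $B^{00}$ to second order.** If $\bar v=\bar w=0$, then (7.2) is $\langle C\xi,K_{x,\xi}(v,w)\rangle$ with $K_{x,\xi}(v,w)=d^\nabla E(V,W)$, where $V\leftrightarrow(v,0)$, $W\leftrightarrow(w,0)$. It remains to show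
$$K_{x,0}=0,\qquad\tfrac d{dr}\big|_{r=0}K_{x,r\xi_0}(v,w)=\hat R(v,w)\xi_0,\tag{7.3}$$
because then $K_{x,\xi}=\hat R(\cdot,\cdot)\xi+O(|\xi|^2)$ uniformly. Choose a surface $x(p,q)$ with $x=x(0,0)$, $\partial_px=v$, $\partial_qx=w$ at $(0,0)$, and a field $\xi(p,q)$ along it with $\xi(0,0)=\xi_0$ and $\hat\nabla_p\xi=\hat\nabla_q\xi=0$ at $(0,0)$. Let $F_r(p,q)=(x,y(r,p,q))$, $V_r=F_{r*}\partial_p$, $W_r=F_{r*}\partial_q$ at $(0,0)$. Since $\pi_0\circ F_r=x$, the bundle $F_r^*\pi_0^*TM=x^*TM$ with its connection does not depend on $r$, and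
$$d^\nabla E(V_r,W_r)=\nabla_pE_q(r)-\nabla_qE_p(r).$$
At $r=0$ this is $0$. By (7.1) its $r$-derivative at $r=0$ is $\nabla_p\hat\nabla_q\xi-\nabla_q\hat\nabla_p\xi$. At $(0,0)$ the fields $\hat\nabla_p\xi,\hat\nabla_q\xi$ vanish and $\nabla-\hat\nabla$ is tensorial, so this equals $\hat\nabla_p\hat\nabla_q\xi-\hat\nabla_q\hat\nabla_p\xi=\hat R(v,w)\xi_0$. Finally, $V_r\leftrightarrow(v,\bar v_r)$ with $\bar v_r=E_p(r)=O(r^2)$ by (7.1), and likewise $\bar w_r=O(r^2)$. So $d^\nabla E(V_r,W_r)=K_{x,r\xi_0}(v,w)+O(r^2)$, and (7.3) follows. $\square$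

## 8. Short-time moments of Brownian motion and its parallel frame

The next lemma says that over time $t-s$ the path moves by $\sqrt{t-s}$, while the frame $/\!/_t$ differs from geodesic transport of $/\!/_s$ only by order $t-s$.

**Lemma 8.1.** For $p\ge1$ there is $c_p$ such that for $0\le s<t\le1$, with $\mathcal F_s=\sigma(\sigma_r,r\le s)$ completed and $U_{s,t}=/\!/_s^{-1}\tau\,/\!/_t$ ($\tau:T_{\sigma_t}M\to T_{\sigma_s}M$):

(a) $E[\sup_{r\in[s,t]}d(\sigma_s,\sigma_r)^p|\mathcal F_s]\le c_p(t-s)^{p/2}$;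

(b) $E[1_{\{d(\sigma_s,\sigma_t)\le2r_0\}}|U_{s,t}-I|^p|\mathcal F_s]\le c_p(t-s)^p$;

(c) with $\tilde\xi=/\!/_s^{-1}\exp_{\sigma_s}^{-1}\sigma_t$: $\big|E[\chi(d(\sigma_s,\sigma_t))\tilde\xi^\alpha\tilde\xi^\beta|\mathcal F_s]-(t-s)\delta^{\alpha\beta}\big|\le c(t-s)^{3/2}$.

**Proof of (a): embed the frame bundle.** By Jensen let $p\ge2$. The Burkholder–Davis–Gundy (BDG) inequality is used conditionally on $\mathcal F_s$: apply it to integrands multiplied by $1_A$, $A\in\mathcal F_s$. Embed the compact manifold $O(M)$ in $\mathbb R^N$ by $z$. Smooth functions on $O(M)$ or $O(M)^2$ extend to $C_c^\infty$ functions, so they are Lipschitz in $z$. By Itô, $z(u_r)-z(u_s)=\int_s^r H_iz\,db^i+\frac12\int_s^r\sum H_i^2z\,dr'$ with bounded integrands, hence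
$$E\big[\sup_{r\in[s,t]}|z(u_r)-z(u_s)|^p\,\big|\,\mathcal F_s\big]\le c_p(t-s)^{p/2}.\tag{8.1}$$
Since $d(\pi u,\pi u')\le c|z(u)-z(u')|$ by compactness, (a) follows.

**Proof of (b): the comparison function vanishes to first order.** Let $\kappa$ be smooth, $\kappa=1$ on $[0,2r_0]$, $\kappa=0$ on $[3r_0,\infty)$, and $G(u,u')=\kappa(d(\pi u,\pi u'))(u^{-1}\tau_{\pi u'\to\pi u}u'-I)$, smooth on $O(M)^2$. Then $G(u,u)=0$. With $H_i$ acting on $u'$, also $(H_iG)(u,u)=0$: the integral curve of $H_i$ from $u$ is parallel transport of $u$ along a geodesic, on which $\tau u'=u$. So $|H_iG(u,u')|\le c|z(u)-z(u')|$. Itô applied on $[s,t]$ with first argument frozen at $u_s$ gives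
$$G(u_s,u_t)=\int_s^tH_iG(u_s,u_r)\,db^i_r+\tfrac12\int_s^t\sum_iH_i^2G(u_s,u_r)\,dr .$$
By BDG, Hölder and (8.1) the first term has conditional $p$-th moment at most $c(t-s)^{p/2-1}\int_s^tE[|z(u_r)-z(u_s)|^p|\mathcal F_s]dr\le c(t-s)^p$. The second is $O(t-s)$. On $\{d(\sigma_s,\sigma_t)\le2r_0\}$, $G(u_s,u_t)=U_{s,t}-I$.

**Proof of (c): the generator of a quadratic function.** Let $g(u,y)=\chi(d(\pi u,y))\langle ue_\alpha,\exp^{-1}_{\pi u}y\rangle\langle ue_\beta,\exp^{-1}_{\pi u}y\rangle$. Then $g(u,\pi u)=0$, and in normal coordinates $\frac12\Delta_yg(u,\pi u)=\delta^{\alpha\beta}$. Since $\sigma$ is a Riemannian Brownian motion,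
$$E[g(u_s,\sigma_t)|\mathcal F_s]=\int_s^tE[\tfrac12\Delta_yg(u_s,\sigma_r)|\mathcal F_s]\,dr=(t-s)\delta^{\alpha\beta}+O((t-s)^{3/2})$$
by Lipschitz continuity of $\Delta_yg$ and (a). $\square$

## 9. Failure of closability when $\hat R\not\equiv0$

**Proposition 9.1.** If $\hat R\not\equiv0$, property (5) fails for $\mathcal E^\nabla$. That is, (5)⇒(3).

**Step 1: the sequence.** Choose smooth vector fields $Y,Z$ with $C:=\hat R(Y,Z)\neq0$ on a nonempty open set $O\subset M$, and form $\Theta$ with this $C$. Embed $M\times M$ in some $\mathbb R^m$ with coordinate functions $f_\ell$ and standard basis $e_\ell$, let $\mathrm{pr}_p$ be the orthogonal projection onto the tangent space at $p$, and put $a_\ell(p)=\Theta_p(\mathrm{pr}_pe_\ell)$. For tangent $V$, $\sum_\ell a_\ell\,df_\ell(V)=\Theta(\mathrm{pr}\,V)=\Theta(V)$. So $\Theta=\sum_\ell a_\ell\,df_\ell$ with smooth $a_\ell,f_\ell$. Let $\varepsilon=1/n$, $s_j=j/n$ ($0\le j<n$), $\delta_j=d(\sigma_{s_j},\sigma_{s_{j+1}})$, $\xi_j=\exp^{-1}_{\sigma_{s_j}}\sigma_{s_{j+1}}$,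 $U_j=U_{s_j,s_{j+1}}$, and
$$\theta_n=\sum_{j,\ell}a_\ell(\sigma_{s_j},\sigma_{s_{j+1}})\,D^\nabla[f_\ell(\sigma_{s_j},\sigma_{s_{j+1}})],\qquad\omega_n=\sum_{j,\ell}D^\nabla[a_\ell(\sigma_{s_j},\sigma_{s_{j+1}})]\wedge D^\nabla[f_\ell(\sigma_{s_j},\sigma_{s_{j+1}})].$$
All functions are smooth bounded cylinder functions. Put $V_j=(/\!/_{s_j}h(s_j),/\!/_{s_{j+1}}h(s_{j+1}))$ and $W_j$ likewise for $k$. Since $d\Theta=\sum da_\ell\wedge df_\ell$,
$$\langle\theta_n,h\rangle=\sum_j\Theta(V_j),\qquad\langle\omega_n,h\otimes k\rangle=\sum_jd\Theta(V_j,W_j).$$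
With $I_jh:=h(s_{j+1})-h(s_j)$ we have, when $\delta_j\le2r_0$,
$$\bar v_j=/\!/_{s_j}\big[U_jh(s_{j+1})-h(s_j)\big]=/\!/_{s_j}\big[(U_j-I)h(s_j)+U_jI_jh\big].\tag{9.1}$$

**Step 2: the Hilbert space tools.** We need norms of sums over $j$ that exploit orthogonality of increments. We have $|h(s)|\le|h|_H$. The evaluation $\mathrm{ev}_s:h\mapsto h(s)$ has HS norm $\sqrt{ds}$, and $\|\mathrm{ev}_s-\mathrm{ev}_t\|_{HS}=\sqrt{d|s-t|}$. Since $(I_j^*c)'=1_{[s_j,s_{j+1}]}c$, we have $I_iI_j^*=\delta_{ij}\varepsilon\,\mathrm{Id}$. Hence for vectors $c_j$, matrices $B_j$ ($|B_j|$ the HS norm) and HS operators $S_j:H\to\mathbb R^d$,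
$$\Big|\sum_jI_j^*c_j\Big|_H^2=\varepsilon\sum_j|c_j|^2,\qquad\Big\|\sum_jI_j^*B_jS_j\Big\|_{HS}^2=\sum_{i,j}\mathrm{tr}(S_i^*B_i^*I_iI_j^*B_jS_j)=\varepsilon\sum_j\|B_jS_j\|_{HS}^2\le\varepsilon\sum_j|B_j|^2\|S_j\|_{HS}^2.\tag{9.2}$$
The second sum represents the bilinear form $(h,k)\mapsto\sum_j\langle B_jS_jh,I_jk\rangle$; by transposition the bound also holds with $h,k$ interchanged. Put $u_j:=1_{\{\delta_j\le r_0\}}|U_j-I|$. By Lemma 8.1,
$$E\delta_j^p\le c_p\varepsilon^{p/2},\qquad Eu_j^p\le c_p\varepsilon^p .$$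

**Step 3: $\theta_n\to0$ in $L^2(\nu;H)$.** By Lemma 7.1, (9.1) and (9.2), $|\theta_n|_H\le\theta^1+\theta^2+\theta^3$. The terms $U_jI_jh$ give $(\theta^1)^2\le c\varepsilon\sum\delta_j^2$, so $E(\theta^1)^2\le c\varepsilon$. The terms $(U_j-I)h(s_j)$ give $\theta^2\le c\sum_j\delta_ju_j$, so $E(\theta^2)^2\le n\sum_jcE[\delta_j^2u_j^2]\le n\cdot n\cdot c\,\varepsilon\cdot\varepsilon^2=c\varepsilon$. The indices with $\delta_j>r_0$ give $\theta^3\le c\sum_j1_{\{\delta_j>r_0\}}\le c\sum_j\delta_j^4$, so $E(\theta^3)^2\le cn^2\varepsilon^4$. All three tend to $0$.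

**Step 4: reduce $\omega_n$ to its leading part.** Let
$$\omega_n^0(h,k)=\sum_j\chi(\delta_j)\big\langle C\xi_j,\hat R(/\!/_{s_j}h(s_j),/\!/_{s_j}k(s_j))\xi_j\big\rangle .$$
By Lemma 7.1, $\omega_n-\omega_n^0$ is a sum of the following errors, in HS norm.

* The remainder of $B^{00}$: at most $c\sum\delta_j^3$, expectation at most $cn\varepsilon^{3/2}$.
* $B^{01}$ and $B^{10}$, with (9.1) inserted for $\bar w$ or $\bar v$: the part with $U_j-I$ is at most $c\sum\delta_ju_j$, expectation at most $cn\varepsilon^{3/2}$; the part with $I_j$ has, by (9.2), square at most $c\varepsilon\sum\delta_j^2$, expectation at most $c\varepsilon$.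
* $B^{11}$, with (9.1) in both arguments: the $(I_jh,I_jk)$ part has square at most $c\varepsilon\sum_j\|I_j\|_{HS}^2\le c\varepsilon$; the mixed parts have square at most $c\varepsilon\sum u_j^2$, expectation at most $c\varepsilon^2$; the rest is at most $c\sum u_j^2$, expectation at most $c\varepsilon$.
* Terms with $\delta_j>r_0$, including those of $\omega^0_n$ with $r_0<\delta_j<2r_0$: at most $c\sum_j\delta_j^4$, expectation at most $c\varepsilon$.

So $\omega_n-\omega_n^0\to0$ in $L^1(\nu;H\otimes H)$.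

**Step 5: a law of large numbers for $\omega_n^0$.** With $\tilde\xi_j=/\!/_{s_j}^{-1}\xi_j$ and $\eta_j^{\alpha\beta}=\chi(\delta_j)\tilde\xi_j^\alpha\tilde\xi_j^\beta$ we have $\omega_n^0=\sum_j\sum_{\alpha,\beta}S_{s_j}^{\alpha\beta}\eta_j^{\alpha\beta}$, where
$$S_s^{\alpha\beta}(h,k)=\big\langle C/\!/_se_\alpha,\hat R(/\!/_sh(s),/\!/_sk(s))/\!/_se_\beta\big\rangle$$
is HS-valued, bounded, adapted, and a.s. HS-continuous in $s$ (by the continuity of $s\mapsto/\!/_s$ and the bound on $\mathrm{ev}_s-\mathrm{ev}_t$). Replace $\eta_j$ by $E[\eta_j|\mathcal F_{s_j}]$: the difference is a sum of orthogonal martingale differences, of squared $L^2$ norm at most $c\sum E\delta_j^4\le c\varepsilon$. Replace $E[\eta_j^{\alpha\beta}|\mathcal F_{s_j}]$ by $\varepsilon\delta^{\alpha\beta}$: by Lemma 8.1(c) this costs at most $cn\varepsilon^{3/2}$. The remaining Riemann sums $\varepsilon\sum_j\sum_\alpha S_{s_j}^{\alpha\alpha}$ converge a.s. and boundedly. Hence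
$$\omega_n\to\omega\ \text{in }L^1(\nu;H\otimes H),\qquad\omega(h,k)=\int_0^1\beta_s(h(s),k(s))\,ds,\qquad\beta_s(a,b)=\mathrm{tr}\big(C^T\hat R(/\!/_sa,/\!/_sb)\big)_{\sigma_s}.\tag{9.3}$$

**Step 6: $\omega\ne0$.** The path $s\mapsto\beta_s$ is a.s. continuous. Suppose $\omega(\sigma)=0$. Test with $h=\kappa_ma$, $k=\kappa_mb$, where $\kappa_m$ are smooth bumps supported in $(0,1)$ shrinking to $s=\frac12$ with $\int\kappa_m^2=1$; this gives $\beta_{1/2}(a,b)=0$ for all $a,b$. But if $\sigma_{1/2}\in O$, then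
$$\beta_{1/2}\big(/\!/_{1/2}^{-1}Y,/\!/_{1/2}^{-1}Z\big)=|\hat R(Y,Z)|_{HS}^2>0 .$$
By positivity of the heat kernel $\nu(\sigma_{1/2}\in O)>0$. So $\int|\omega|\,d\nu>0$ and (5) fails. $\square$

**The sphere $S^2$ explicitly.** Nothing in Steps 1–5 used the special form of $C$. On the oriented unit sphere with Levi-Civita connection take $C=-J$, $J$ being rotation by a right angle. Then $R(a,b)=-\det(a,b)J$ and $\mathrm{tr}(C^TR(a,b))=\det(a,b)\,\mathrm{tr}(J^TJ)=2\det(a,b)$. If the fixed frame over $o$ is positively oriented, (9.3) reads $\omega(h,k)=2\int_0^1\det(h(s),k(s))\,ds$, a deterministic non-zero form: on $W(S^2)$ the one-forms $\theta_n$ tend to $0$ while their exterior derivatives tend to this $\omega$.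

Combined with Proposition 6.1 we have (1)⇒(5)⇒(3): whenever $\hat R\not\equiv0$, $Q$ and $\mathcal E^\nabla$ are not equivalent. It remains to prove that flatness of $\hat\nabla$ suffices.

## 10. Flat adjoint connection: differentiating the inverse anti-development

For this section and the next assume $\hat R\equiv0$. Write $\hat b=b^{\hat\nabla}$, $\hat I$ for its a.s. inverse, $\hat{/\!/}$ for $\hat\nabla$-transport, $\hat H_i$ for the canonical $\hat\nabla$-horizontal fields. Formula (4.2) without the curvature term suggests the following statement, which we now prove for Brownian paths.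

**Proposition 10.1.** If $\hat R\equiv0$ and $f$ is a smooth cylinder function on $W(M)$, then $f\circ\hat I\in\mathcal D(Q)$ and $|D(f\circ\hat I)|_H=|D^\nabla f|_H\circ\hat I$ a.s. Consequently, for every $f\in\mathcal D(\mathcal E^\nabla)$, $f\circ\hat I\in\mathcal D(Q)$ and $Q(f\circ\hat I)=\mathcal E^\nabla(f)$.

**Step 1: the derivative of the development solves a linear equation.** On $(W,\mu)$ with coordinate process $w$, let $\delta\hat u=\hat H_i(\hat u)\,\delta w^i$ with $\hat u_0$ the fixed frame (summation over $i$ understood). Then $x=\pi\hat u=\hat I(w)$. Embed $O(M)\subset\mathbb R^N$ and extend $\hat H_i$ to fields $\tilde H_i\in C_c^\infty(\mathbb R^N;\mathbb R^N)$. In Itô form the equation has drift $\frac12\tilde H_i'\tilde H_i$ and smooth coefficients with bounded derivatives. By Nualart, *The Malliavin Calculus and Related Topics*, Thm 2.2.1, $\hat u_t\in\mathbb D^{1,p}$ for all $p$, and the derivative solves the linearized equation. Here $\mathbb D^{1,2}=\mathcal D(Q)$, because a smooth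 function of Wiener integrals $\ell_h$ is approximated in graph norm by approximating each $h'$ by step functions and truncating. Hence for $h\in H$, which we take smooth (such $h$ are dense in $H$), $\zeta_t=\langle D\hat u_t,h\rangle_H$ satisfies in Stratonovich form
$$\delta\zeta=\tilde H_i'(\hat u)\zeta\,\delta w^i+\tilde H_i(\hat u)h'^i\,dt,\qquad\zeta_0=0.\tag{10.1}$$
Indeed the Itô correction of the first term is $\frac12[\tilde H_i''(\tilde H_i,\zeta)+\tilde H_i'\tilde H_i'\zeta]dt=\frac12(\tilde H_i'\tilde H_i)'\zeta\,dt$, the linearization of the Itô drift.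

**Step 2: $\zeta_t$ is tangent to $O(M)$.** The fields $(\tilde H_i,\tilde H_i'\zeta)$ and $(0,\tilde H_i)$ on $\mathbb R^{2N}$ are tangent to the closed submanifold $TO(M)$. On it the first is the complete lift $\hat H_i^c$, the generator of the tangent flow of $\hat H_i$, and the second is the vertical lift $\hat H_i^v$. Solve the equation on the manifold $TO(M)$ up to its explosion time. In ambient coordinates this solves the same equation as $(\hat u,\zeta)$, so by uniqueness it coincides with $(\hat u,\zeta)$. The ambient solution does not explode and bounded closed subsets of $TO(M)$ are compact, so there is no explosion. Hence $\zeta_t\in T_{\hat u_t}O(M)$ for all $t$.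

**Step 3: evaluate one-forms on $\zeta$.** A one-form $\alpha$ on $O(M)$ is a function on $TO(M)$, linear on fibers. Differentiating along the tangent flow gives $\hat H_i^c\alpha=L_{\hat H_i}\alpha$, and along the fiber $\hat H_i^v\alpha=\alpha(\hat H_i)$. The Stratonovich chain rule yields
$$\delta\,\alpha(\zeta)=(L_{\hat H_i}\alpha)(\zeta)\,\delta w^i+\alpha(\hat H_i)h'^i\,dt.\tag{10.2}$$
We use two forms: the connection form $\hat\varpi$ of $\hat\nabla$ and the solder form $\varsigma$, $\varsigma_u(\zeta)=u^{-1}\pi_*\zeta$. Let $\mathcal T_u(a,b)=u^{-1}T(ua,ub)$. Since $\hat\nabla$ is flat with torsion $-T$, the structure equations are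
$$d\hat\varpi(X,Y)=-[\hat\varpi(X),\hat\varpi(Y)],\qquad d\varsigma(X,Y)=-\mathcal T(\varsigma(X),\varsigma(Y))-\hat\varpi(X)\varsigma(Y)+\hat\varpi(Y)\varsigma(X).$$
Since $\hat\varpi(\hat H_i)=0$ and $\varsigma(\hat H_i)=e_i$ are constant, Cartan's formula $L_X=d\iota_X+\iota_Xd$ gives
$$L_{\hat H_i}\hat\varpi=0,\qquad L_{\hat H_i}\varsigma=-\mathcal T(e_i,\varsigma(\cdot))+\hat\varpi(\cdot)e_i .$$
By (10.2), $\delta\hat\varpi(\zeta)=0$, so $\hat\varpi(\zeta_t)=0$ for all $t$. (This is where flatness enters: it is the vanishing of $q$ in Section 4.) Then $\hat k_t:=\varsigma(\zeta_t)=\hat u_t^{-1}V_t$, $V_t:=\pi_*\zeta_t$, satisfies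
$$\delta\hat k=-\mathcal T_{\hat u}(e_i,\hat k)\,\delta w^i+h'\,dt.\tag{10.3}$$

**Step 4: change to $\nabla$-transport.** The remaining stochastic term in (10.3) should disappear when $V$ is read in $\nabla$-parallel frames. Let $g$ solve $\delta g=g\,\mathcal T_{\hat u}(e_i,\cdot)\,\delta w^i$, $g_0=I$. As $\mathcal T_{\hat u}(e_i,\cdot)$ is skew, $\delta(gg^T)=0$ and $g_t\in O(d)$. Put $v=\hat ug^{-1}$, a frame over $x$. Since $\nabla=\hat\nabla+T$, the connection form of $\nabla$ is $\varpi=\hat\varpi+\mathcal T(\varsigma,\cdot)$. Along $\hat u$, $\hat\varpi(\delta\hat u)=0$ and $\varsigma(\delta\hat u)=e_i\delta w^i$. So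
$$\varpi(\delta v)=g\,\varpi(\delta\hat u)\,g^{-1}+g\,\delta(g^{-1})=g\,\mathcal T_{\hat u}(e_i,\cdot)\,g^{-1}\delta w^i-\delta g\,g^{-1}=0 .$$
Thus $v$ is the $\nabla$-horizontal lift of $x$ from the fixed frame: $/\!/_t\circ\hat I=\hat u_tg_t^{-1}$. For $k:=g\hat k$, (10.3) gives
$$\delta k=\delta g\,\hat k+g\,\delta\hat k=g\,h'\,dt .$$
Therefore
$$V_t=\hat u_t\hat k_t=(/\!/_t\circ\hat I)\,k(t),\qquad k=J_wh,\qquad(J_wh)'(s)=g_s\,h'(s),\tag{10.4}$$
and $J_w$ is an orthogonal operator of $H$, depending on $w$ but not on $h$.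

**Step 5: conclusion.** The function $f\circ\hat I$ is a smooth function of $\hat u_{s_1},\dots,\hat u_{s_m}$ (extended to $C_c^\infty(\mathbb R^{Nm})$), so the chain rule gives $f\circ\hat I\in\mathcal D(Q)$. As $\zeta$ is tangent to $O(M)$, (10.4) gives
$$D_h(f\circ\hat I)=\sum_id_if(V_{s_i})=\langle D^\nabla f\circ\hat I,J_wh\rangle_H$$
for all $h$ in a countable dense set of smooth elements of $H$. Hence $D(f\circ\hat I)=J_w^*(D^\nabla f\circ\hat I)$, and the norms agree. Since $\hat I_*\mu=\nu$, this gives $Q(f\circ\hat I)=\mathcal E^\nabla(f)$ for smooth cylinder $f$. For $f\in\mathcal D(\mathcal E^\nabla)$ take smooth cylinder $f_m\to f$ in graph norm: $f_m\circ\hat I\to f\circ\hat I$ in $L^2(\mu)$ and the sequence is $Q$-Cauchy, so the statement follows as $Q$ is closed. $\square$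

## 11. Flat adjoint connection: the anti-development has finite energy

**Proposition 11.1.** If $\hat R\equiv0$, then $F\circ\hat b\in\mathcal D(\mathcal E^\nabla)$ for every $F\in\mathcal D(Q)$, and (4) holds. That is, (3)⇒(4).

**Step 1: reduction to one coordinate at one time.** It suffices to construct, for each $t\in(0,1]$, smooth $\mathbb R^d$-valued cylinder functions $f_t^{(n)}$ on $W(M)$ with
$$f_t^{(n)}\to\hat b_t\ \text{in }L^2(\nu),\qquad\sup_n\int|D^\nabla f_t^{(n)}|^2d\nu<\infty.\tag{11.1}$$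
Given these, let $F=\Phi(\omega(t_1),\dots,\omega(t_m))$ be a smooth cylinder function. The functions $\Phi(f_{t_1}^{(n)},\dots,f_{t_m}^{(n)})$ have bounded energy and converge in $L^2$ to $F\circ\hat b$, so $F\circ\hat b\in\mathcal D(\mathcal E^\nabla)$ by (2.1). For two such functions Proposition 10.1 applied to $(F-F')\circ\hat b$ gives $\mathcal E^\nabla((F-F')\circ\hat b)=Q(F-F')$, so the statement extends to all $F\in\mathcal D(Q)$ by closure. Conversely, if $F\in L^2(\mu)$ and $F\circ\hat b\in\mathcal D(\mathcal E^\nabla)$, then Proposition 10.1 with $f=F\circ\hat b$ gives $F\in\mathcal D(Q)$ and equality of energies. This is (4).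

**Step 2: the approximation.** As on the circle, add up small increments, each read in a frame transported along the polygon. Let $s_j=jt/n$, $\varepsilon=t/n$, $x_0=o$; let $\gamma_0$ be the fixed frame, $\gamma_{j+1}=\hat\tau_{x_j\to x_{j+1}}\gamma_j$ ($\hat\nabla$-transport along the minimal geodesic), $\beta_j=\gamma_j^{-1}\exp_{x_j}^{-1}x_{j+1}$, and
$$f_t^{(n)}=\prod_{j<n}\chi(d(x_j,x_{j+1}))\cdot\sum_{j<n}\beta_j\qquad\text{at }x_j=\sigma_{s_j}.$$
This is a smooth function on $M^n$ (zero unless all $d(x_j,x_{j+1})<2r_0$), with $|f_t^{(n)}|\le cn$. The notations $\delta_j,U_j,I_j$ and formulas (9.1), (9.2) are used for this partition.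

**Step 3: what flatness gives.** Balls of radius at most $4r_0<\mathrm{inj}(M)$ are diffeomorphic to Euclidean balls, so they carry $\hat\nabla$-parallel orthonormal frames, and they contain the minimal geodesics from their centers. Let $G_0(u,u')=u^{-1}\hat\tau_{\pi u'\to\pi u}u'$ on $\{d(\pi u,\pi u')<4r_0\}$. If $X$ is a parallel frame on the ball about $\pi u$ and $u'=X(\pi u')a$ with a matrix $a$, then $\hat\tau u'=X(\pi u)a$, and $a$ is constant along $\hat\nabla$-horizontal curves. So $\hat H_iG_0=0$, with $\hat H_i$ acting on $u'$. By the Stratonovich chain rule, $G_0(\hat{/\!/}_s,\hat{/\!/}_r)=I$ for $r\ge s$ up to the exit time of $\sigma$ from $B(\sigma_s,r_0)$.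

**Step 4: $L^2$-convergence.** Let $\Omega_n=\{\sigma([s_j,s_{j+1}])\subset B(\sigma_{s_j},r_0)\ \forall j<n\}$. By Lemma 8.1(a), $\nu(\Omega_n^c)\le c_pn^{-p}$ for all $p$. By Step 3 and induction, $\gamma_j=\hat{/\!/}_{s_j}$ for all $j$, a.s. on $\Omega_n$. So on $\Omega_n$ we have $f_t^{(n)}=\sum_jZ_j$ with $Z_j=\chi(\delta_j)\hat{/\!/}_{s_j}^{-1}\exp_{\sigma_{s_j}}^{-1}\sigma_{s_{j+1}}$, and $\|f_t^{(n)}-\sum Z_j\|_{L^2}\le cn\,\nu(\Omega_n^c)^{1/2}\to0$.

To compare $Z_j$ with $\hat b_{s_{j+1}}-\hat b_{s_j}$, let $\hat z(u,u')=\chi(d(\pi u,\pi u'))\,u^{-1}\exp_{\pi u}^{-1}\pi u'$, with $\hat H_i$ acting on $u'$. Along the integral curve of $\hat H_i$ from $u$ the base point is $\exp(r\,ue_i)$, where $\hat z=re_i$ for small $r$. So $\hat z(u,u)=0$, $\hat H_i\hat z(u,u)=e_i$, $\hat H_i^2\hat z(u,u)=0$. Itô's formula for $\hat{/\!/}$, driven by the Brownian motion $\hat b$, gives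
$$Z_j-(\hat b_{s_{j+1}}-\hat b_{s_j})=\int_{s_j}^{s_{j+1}}(\hat H_i\hat z-e_i)\,d\hat b^i+\tfrac12\int_{s_j}^{s_{j+1}}\sum_i\hat H_i^2\hat z\,dr=:m_j+e'_j,$$
with $\hat z$'s derivatives evaluated at $(\hat{/\!/}_{s_j},\hat{/\!/}_r)$. By Lipschitz continuity and (8.1) for $\hat\nabla$ both integrands have second moment at most $c(r-s_j)$, so $E|m_j|^2\le c\varepsilon^2$ and $E|e_j'|^2\le c\varepsilon^3$. The $m_j$ are martingale differences, hence $\|\sum m_j\|_{L^2}^2\le cn\varepsilon^2\to0$ and $\|\sum e_j'\|_{L^2}\le cn\varepsilon^{3/2}\to0$. So $f_t^{(n)}\to\hat b_t$ in $L^2(\nu)$.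

**Step 5: energy from the cutoffs.** The term in which $D^\nabla$ hits $\prod\chi$ has $H$-norm at most $cn\sum_j1_{\{\delta_j\ge r_0\}}$, because there all $|\beta_j|\le2r_0$. Its second moment is at most $cn^3\sum_j\nu(\delta_j\ge r_0)\le c_pn^4\varepsilon^p$ for every $p$, hence bounded in $n$.

**Step 6: the transported frames do not contribute.** The vector $\beta_j$ depends on all of $x_1,\dots,x_{j+1}$ through $\gamma_j$. Flatness removes this dependence. Consider chains with all $d(x_j,x_{j+1})<2r_0$. Near a given chain $(x_j^*)$ write $\gamma_j=X^{(j)}(x_j)A_j$, with $X^{(j)}$ a $\hat\nabla$-parallel frame on $B(x_j^*,3r_0)$ and $A_j\in O(d)$. Then $A_j$ is locally constant in the chain. For $j=0$ this is clear. If it holds for $j$: near the given chain the minimal geodesic from $x_j$ to $x_{j+1}$ stays in $B(x_j^*,3r_0)$, so $\gamma_{j+1}=X^{(j)}(x_{j+1})A_j$; and near $x_{j+1}^*$ the parallel frames $X^{(j)}$ and $X^{(j+1)}$ differ by a constant matrix. Thus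
$$\beta_j=A_j^{-1}\beta^X(x_j,x_{j+1}),\qquad X=X^{(j)},\qquad\beta^X(x,y)=\big(\langle X_i(x),\exp_x^{-1}y\rangle\big)_i ,$$
and only $\beta^X$ has to be differentiated. In the notation of Section 7 write
$$\sum_iX_i(x)\,d\beta^{X,i}(V)=P_{x,\xi}v_0+L_{x,\xi}\bar v .$$
$P$ and $L$ do not depend on the parallel frame, since changing it by a constant matrix does not affect the left side, and they are smooth on $\{|\xi|\le2r_0\}$.

**Step 7: $|P_{x,\xi}|\le c|\xi|^2$.** On the circle the increments telescoped; here we need that moving both endpoints in parallel changes $\beta^X$ only to second order. Given $v,\xi_0\in T_xM$, take a curve $x(p)$ with $\dot x(0)=v$, let $\xi(p)$ be $\hat\nabla$-parallel along it with $\xi(0)=\xi_0$, and $y(r,p)=\exp_{x(p)}(r\xi(p))$. Since $X$ is $\hat\nabla$-parallel, $\beta^X(x(p),y(r,p))=r(\langle X_i,\xi(p)\rangle)_i$ is constant in $p$. So at $p=0$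
$$0=P_{x,r\xi_0}v+L_{x,r\xi_0}\bar v_r,\qquad\bar v_r=r\hat\nabla_p\xi+O(r^2)=O(r^2)$$
by (7.1). Hence $P_{x,r\xi_0}v=O(r^2)$: $P$ and its first $\xi$-derivatives vanish at $\xi=0$. Taylor's theorem and compactness give the claim.

**Step 8: energy of the increments.** By (9.1), on the support of $\prod\chi$,
$$X^h\beta_j=L_jI_jh+M_jh(s_j),\qquad L_j=A_j^{-1}X^{-1}L\,/\!/_{s_j}U_j,\qquad M_j=A_j^{-1}X^{-1}\big(P\,/\!/_{s_j}+L\,/\!/_{s_j}(U_j-I)\big),$$
with $X=X^{(j)}(x_j)$ as an isometry $\mathbb R^d\to T_{x_j}M$ and $P,L$ taken at $(x_j,\xi_j)$. So $|L_j|\le c$ and $|M_j|\le c(\delta_j^2+|U_j-I|)$. By the orthogonality of increments $\|\sum_jL_jI_j\|_{HS}^2=\varepsilon\sum_j|L_j|^2\le c\,\varepsilon n$. By Cauchy–Schwarz $\|\sum_jM_j\mathrm{ev}_{s_j}\|_{HS}^2\le c\,n\sum_j|M_j|^2$. With Lemma 8.1,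
$$\int\Big|\prod\chi\cdot\sum_jD^\nabla\beta_j\Big|^2d\nu\le c\,\varepsilon n+c\,n\sum_jE\big[1_{\{\delta_j\le2r_0\}}|M_j|^2\big]\le c+c\,n^2\varepsilon^2\le c .$$
With Step 5 this gives the energy bound in (11.1). $\square$

We have now proved (1)⇔(2) and (1)⇒(5)⇒(3)⇒(4)⇒(1), which is Theorem 2.1.

## 12. Levi-Civita connections, Lie groups and the seven-sphere

**Proof of Corollary 2.2.** (i) For Levi-Civita $T=0$ and $\hat R=R$. (If $d\le2$, a skew torsion vanishes automatically, and the criterion is flatness of the metric.) (ii) By Section 2, $\hat\nabla=\nabla^{1-t}$. For left-invariant fields, by the Jacobi identity,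
$$R^t(X,Y)Z=t^2\big([X,[Y,Z]]-[Y,[X,Z]]\big)-t[[X,Y],Z]=t(t-1)[[X,Y],Z].$$
Replacing $t$ by $1-t$ gives the same factor, so $\hat R(X,Y)Z=t(t-1)[[X,Y],Z]$. If $[[X,Y],Z]$ vanished for all $X,Y,Z$, then skewness of $\mathrm{ad}$ would give $|[X,Y]|^2=\langle[X,Y],[X,Y]\rangle=-\langle[X,[X,Y]],Y\rangle=0$ for all $X,Y$, contrary to $G$ being non-abelian. So $\hat R\equiv0$ if and only if $t\in\{0,1\}$. $\square$

For $t=0$, statement (4) of the theorem reads $\mathcal E^L(F\circ b^R)=Q(F)$, and for $t=1$, $\mathcal E^R(F\circ b^L)=Q(F)$: the formulas in (b), and the isometry found by hand in Section 1. For $t=\frac12$, the Levi-Civita connection, for example of $SU(2)$, no equivalence exists.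

**Remark: it is $\hat R$, not $R$, that matters.** For commuting fields $U,V,W$ we have $\hat\nabla_VU=\nabla_VU-T(V,U)=\nabla_UV$. Hence $\hat R(V,W)U=\hat\nabla_V\nabla_UW-\hat\nabla_W\nabla_UV=\nabla_V\nabla_UW-\nabla_W\nabla_UV-T(V,\nabla_UW)+T(W,\nabla_UV)$. Commuting $\nabla_U$ to the front and using $\nabla_VW-\nabla_WV=T(V,W)$,
$$\hat R(V,W)U=R(V,U)W-R(W,U)V+(\nabla_UT)(V,W).$$
So if $R=0$, then $\hat R=0$ if and only if $\nabla T=0$. On $S^7$ there is a flat metric connection with skew torsion (Cartan–Schouten; see Agricola–Friedrich, Differential Geom. Appl. 28 (2010)). For it $\nabla T\neq0$. Otherwise a global $\nabla$-parallel frame $X_i$, which exists because $S^7$ is simply connected, would satisfy $[X_i,X_j]=-T(X_i,X_j)$ with constant structure functions, making the compact simply connected manifold $S^7$ a Lie group, which it is not. So for this connection $\mathcal E^\nabla\not\sim Q$ although $\nabla$ is flat, while $\mathcal E^{\hat\nabla}\sim Q$, because the adjoint of $\hat\nabla$ is the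 flat connection $\nabla$, although $\hat\nabla$ itself is not flat.
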